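# Orthogonal operators between spaces with symmetric bases

## 1. Symmetric bases, Banach–Mazur distance, orthogonal operators

All spaces are real and finite dimensional.

**Definition 1 (symmetric basis).** A basis $(e_i)_{i=1}^n$ of an $n$-dimensional normed space $X$ is symmetric if
$$\Big\|\sum_i\varepsilon_ia_ie_{\pi(i)}\Big\|=\Big\|\sum_ia_ie_i\Big\|$$
for all scalars $a_i$, all signs $\varepsilon_i=\pm1$ and all permutations $\pi$ of $\{1,\dots,n\}$.

**Example 1.** The unit basis of $\ell_p^n$ is symmetric for every $1\le p\le\infty$. The unit basis of $\mathbb R^2$ with norm $|a_1|+2|a_2|$ is not, since swapping the coordinates changes the norm of $(1,0)$.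

Through its symmetric basis we identify such a space with $\mathbb R^n$. An operator between two such spaces is then an $n\times n$ matrix.

**Definition 2 (Banach–Mazur distance).** For $n$-dimensional $X,Y$,
$$d(X,Y)=\inf\{\|T\|\,\|T^{-1}\|:T:X\to Y\text{ an isomorphism}\}.$$

**Example 2.** $d(\ell_1^n,\ell_2^n)=\sqrt n$. The identity has norm $1$ from $\ell_1^n$ to $\ell_2^n$ and norm $\sqrt n$ back, so $d\le\sqrt n$. Conversely, let $T:\ell_1^n\to\ell_2^n$ be an isomorphism. For every choice of signs, $n=\|\sum\varepsilon_ie_i\|_1\le\|T^{-1}\|\,|\sum\varepsilon_iTe_i|$. Averaging over the signs, $\mathbb E|\sum\varepsilon_iTe_i|^2=\sum|Te_i|^2\le n\|T\|^2$. So $n\le\|T^{-1}\|\|T\|\sqrt n$.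

**Definition 3 (orthogonal operators).** Let $X,Y$ have symmetric bases. An operator $T:X\to Y$ is orthogonal if its matrix with respect to these bases is an orthogonal matrix, and
$$d_{\rm orth}(X,Y)=\inf\{\|T:X\to Y\|\,\|T^{-1}:Y\to X\|:T\text{ orthogonal}\}.$$
Clearly $d(X,Y)\le d_{\rm orth}(X,Y)$.

**Example 3.** The identity is orthogonal, so Example 2 gives $d_{\rm orth}(\ell_1^n,\ell_2^n)=d(\ell_1^n,\ell_2^n)=\sqrt n$. Between $\ell_1^2$ and $\ell_\infty^2$ the identity only gives $\|T\|\|T^{-1}\|=2$. The orthogonal matrix $T=\frac1{\sqrt2}\begin{pmatrix}1&1\\1&-1\end{pmatrix}$ has norm $\frac1{\sqrt2}$ from $\ell_1^2$ to $\ell_\infty^2$ (its largest entry). Its inverse is $T$ itself and sends $(1,\pm1)$ to $(\sqrt2,0)$ or $(0,\sqrt2)$, so it has norm $\sqrt2$ from $\ell_\infty^2$ to $\ell_1^2$. Hence $d_{\rm orth}(\ell_1^2,\ell_\infty^2)=1$.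

**Question.** *Let $X$ and $Y$ be $n$-dimensional spaces with a symmetric basis. Is the distance between $X$ and $Y$ achieved, at least up to a logarithmic factor, by considering only orthogonal operators from $X$ onto $Y$?* Precisely: is there an absolute constant $C$ with
$$d_{\rm orth}(X,Y)\le(C\log n)^C\,d(X,Y)\qquad\text{for all }n\ge2\text{ and all such }X,Y?$$
On the scale of exponents, this asks whether $\log_nd_{\rm orth}(X,Y)=\log_nd(X,Y)+O(\log\log n/\log n)$.

## 2. The trace identity and the pair $\ell_1^n,\ell_\infty^n$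

We first do one pair by hand, because its proof contains the tool used throughout. Two elementary inequalities are needed.

**Moment inequality.** If $Z\ge0$ and $0<\mathbb EZ^4<\infty$, Hölder's inequality applied to $Z^2=Z^{2/3}Z^{4/3}$ gives $\mathbb EZ^2\le(\mathbb EZ)^{2/3}(\mathbb EZ^4)^{1/3}$, that is,
$$\mathbb EZ\ge(\mathbb EZ^2)^{3/2}(\mathbb EZ^4)^{-1/2}.\tag{1}$$

**Khintchine's inequality.** For independent uniform signs $\varepsilon_j$ and real $a_j$,
$$\mathbb E\Big|\sum_j\varepsilon_ja_j\Big|\ge\frac1{\sqrt3}\Big(\sum_ja_j^2\Big)^{1/2}.\tag{2}$$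
Indeed, with $Z=|\sum\varepsilon_ja_j|$ we have $\mathbb EZ^2=\sum a_j^2$ and $\mathbb EZ^4=\sum a_j^4+3\sum_{i\ne j}a_i^2a_j^2\le3(\sum a_j^2)^2$; insert this in (1).

**Trace identity.** Let $T$ be invertible and $S=(T^{-1})^\top$. The diagonals of $TS^\top=I$ and of $S^\top T=I$ say
$$\sum_jt_{ij}s_{ij}=1\ \text{ for every }i,\qquad\sum_it_{ij}s_{ij}=1\ \text{ for every }j.\tag{3}$$

**Example 4 ($\ell_1^n$ and $\ell_\infty^n$, $n$ a power of $2$).** Here $\sqrt{n/3}\le d\le d_{\rm orth}\le\sqrt n$, so the answer to the question is yes for this pair. For the upper bound take the normalized Walsh matrix $H$: it is orthogonal with entries $\pm n^{-1/2}$, so it has norm $n^{-1/2}$ from $\ell_1^n$ to $\ell_\infty^n$. For $\|x\|_\infty\le1$, $\|H^{-1}x\|_1\le\sqrt n\,|H^{-1}x|=\sqrt n\,|x|\le n$.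

For the lower bound let $T:\ell_1^n\to\ell_\infty^n$ be any isomorphism and $S=T^{-\top}$. Then $\|T\|=\max|t_{ij}|$, so (3) gives $n=\sum_{i,j}t_{ij}s_{ij}\le\|T\|\sum_{i,j}|s_{ij}|$. Since $T^{-1}=S^\top$, (2) and Cauchy–Schwarz give
$$\|T^{-1}\|_{\infty\to1}\ge\mathbb E\sum_j\Big|\sum_i\varepsilon_is_{ij}\Big|\ge\frac1{\sqrt3}\sum_j\Big(\sum_is_{ij}^2\Big)^{1/2}\ge\frac1{\sqrt{3n}}\sum_{i,j}|s_{ij}|.$$
Multiplying, $\|T\|\|T^{-1}\|\ge\sqrt{n/3}$.

This proof used nothing about $T$ except (3). It suggests an approach to the general question: use (3) to find many positions where both $t_{ij}$ and $s_{ij}$ are of known size, and build test vectors from them. We will see that this works well for orthogonal matrices, and that it breaks at a definite point for general ones.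

## 3. A fixed power of the dimension is lost

Throughout, $u=10$ and
$$\omega=100u=1000,\qquad\lambda=2\omega+2=2002,\qquad\Lambda=600u+3=6003.$$
The number $m=2^j$ is a large power of $2$, $N=m^\Lambda+m^{\Lambda-1}$, and $C,c>0$ are absolute constants that may change from line to line.

**Theorem 1.** For all large $m=2^j$ there are $N$-dimensional spaces $X,Y$ with symmetric bases such that:

1. $d(X,Y)\le C(\log N)^4m^{10u-1/2}$.
2. If $K\ge1$ and $T:X\to Y$ is an isomorphism whose matrix satisfies $\|T\|_{2\to2}\|T^{-1}\|_{2\to2}\le K$, then $\|T\|\,\|T^{-1}\|\ge cK^{-4}(\log(2KN))^{-4}m^{10u}$. In particular ($K=1$), $d_{\rm orth}(X,Y)\ge c(\log N)^{-4}m^{10u}$.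

**Corollary 1.** For infinitely many $N$ there are such $X,Y$ with
$$d_{\rm orth}(X,Y)\ge c(\log N)^{-8}N^{1/12006}\,d(X,Y),\qquad d_{\rm orth}(X,Y)\ge c(\log N)^{-C}d(X,Y)^{200/199}.$$
So no bound $d_{\rm orth}\le(C\log n)^Cd$ holds, and the answer to the question is negative. Moreover, if $T:X\to Y$ satisfies $\|T\|\|T^{-1}\|\le(\log N)^Cd(X,Y)$ and has Euclidean condition number $K\le N$, then $K\ge N^{1/48024}/(\log N)^{C''}$. Hence allowing all operators of polylogarithmic condition number, instead of orthogonal ones, does not help.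

*Proof from Theorem 1.* Since $N\le2m^{6003}$, $m\ge(N/2)^{1/6003}$. With $10u=100$, dividing the two estimates gives $d_{\rm orth}/d\ge c(\log N)^{-8}m^{1/2}\ge c(\log N)^{-8}N^{1/12006}$. Also $m^{100}=(m^{99.5})^{200/199}\ge(d/(C(\log N)^4))^{200/199}$. For the last statement, parts 1 and 2 give
$$cK^{-4}(\log(2KN))^{-4}m^{100}\le\|T\|\|T^{-1}\|\le C(\log N)^{C+4}m^{99.5}.$$
As $K\le N$, $\log(2KN)\le C\log N$, so $K^4\ge m^{1/2}/(\log N)^{C'}$. Thus $K\ge m^{1/8}(\log N)^{-C'/4}\ge N^{1/48024}/(\log N)^{C''}$, because $8\cdot6003=48024$. $\square$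

Sections 4–6 prove part 2, Sections 7–11 prove part 1.

## 4. Norms built from exponents, and a dictionary for operator norms

The aim is a family of symmetric norms for which operator norms can be read off from flat $\{0,\pm1\}$ test vectors. In this section $m,N\ge2$ are integers, and $E,G:[0,\infty)\to\mathbb R$ are any two $\frac12$-Lipschitz functions.

We write $s=\log_mk$ and $t=\log_ml$ for integers $k,l\in[1,N]$, so that $s,t\in[0,\Lambda_N]$ with $\Lambda_N=\log_mN$. For the $N$ of Section 3, $\Lambda_N\in(\Lambda,\Lambda+1)$. Put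
$$h(s,t)=E(s)+G(t),\qquad\varphi_X(k)=\sqrt k\,m^{-E(s)},\qquad\varphi_Y(l)=\sqrt l\,m^{G(t)},$$
and write also $h(p)=h(\log_mk,\log_ml)$ for a pair $p=(k,l)$. For $\varphi=\varphi_X$ or $\varphi_Y$, the exponent of $\varphi(k)$ is $\frac s2$ plus a $\frac12$-Lipschitz function of $s$, and that of $\varphi(k)/k$ is $-\frac s2$ plus such a function. Hence $\varphi(k)$ is nondecreasing and $\varphi(k)/k$ is nonincreasing.

**Definition 4 (the spaces).** With $x^*$ the decreasing rearrangement of $|x|$, let $\|x\|_X=\max_{1\le k\le N}\frac{\varphi_X(k)}k\sum_{i\le k}x_i^*$ on $\mathbb R^N$, and define $\|\cdot\|_Y$ in the same way from $\varphi_Y$.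

The sum of the $k$ largest moduli is a norm, invariant under signs and permutations, so $X$ and $Y$ are normed spaces whose unit bases are symmetric. For $|I|=j$ the norm of $\sum_{i\in I}\pm e_i$ is $\max_k\frac{\varphi(k)}k\min(k,j)$. For $k\le j$ the term is $\varphi(k)\le\varphi(j)$, and for $k\ge j$ it is $j\varphi(k)/k\le\varphi(j)$. So
$$\Big\|\sum_{i\in I}\pm e_i\Big\|=\varphi(|I|).\tag{4}$$

**Example 5.** If $E(s)=\frac s2$ then $\varphi_X\equiv1$ and $X=\ell_\infty^N$. If $E(s)=-\frac s2$ then $\varphi_X(k)=k$ and $X=\ell_1^N$.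

**Definition 5 (the profile of a matrix).** Let $S_k$ be the set of vectors with entries in $\{0,\pm1\}$ and exactly $k$ nonzero entries, and $S_{\le k}=\bigcup_{0\le j\le k}S_j$. For a real matrix $B$, possibly rectangular, put
$$[B](k,l)=\frac1{\sqrt{kl}}\sup\{\langle Bx,y\rangle:x\in S_{\le k},\ y\in S_{\le l}\}.$$

**Example 6.** $[I](k,l)=\min(k,l)/\sqrt{kl}=m^{-|s-t|/2}$ for the $N\times N$ identity.

Five properties will be used. The profile is subadditive in $B$. If $B$ has blocks $B_{ab}$, then $[B]\le\sum_{a,b}[B_{ab}]$, because restricting $x$ and $y$ to the coordinates of a block keeps them in $S_{\le k}$, $S_{\le l}$. Next, $[B](k,l)$ is at most each of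
$$\|B\|_{2\to2},\quad\sqrt{kl}\,\max|b_{ij}|,\quad\sqrt{k/l}\,\max(\text{column }\ell_1\text{ norm}),\quad\sqrt{l/k}\,\max(\text{row }\ell_1\text{ norm}),\tag{5}$$
since $\langle Bx,y\rangle$ is at most $\|B\|\sqrt{kl}$, $kl\max|b_{ij}|$, $k$ times the largest column norm, and $l$ times the largest row norm. Finally, if $B$ has only $m^{c_0}$ columns ($c_0\ge 0$ an integer) and $s>c_0$, then $x$ cannot use more than $m^{c_0}$ coordinates, so
$$[B](k,l)=m^{-(s-c_0)/2}\,[B](m^{c_0},l),\tag{6}$$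
and likewise for rows. We call (6) capping.

**Example 7.** Let $R=m^\rho$ be a power of $2$ dividing $N$, $H_R$ the normalized $R\times R$ Walsh matrix and $B=I_{N/R}\otimes H_R$. Its norm is $1$, its entries are at most $R^{-1/2}$ in modulus and its rows and columns have $\ell_1$ norm $\sqrt R$. By (5), $[B](k,l)\le m^{\Delta}$ with $\Delta=\frac12\min(0,\ s+t-\rho,\ \rho-|s-t|)$. So $B$ is seen at full strength when $|s-t|\le\rho\le s+t$.

**Lemma 1 (dictionary).** Let $T$ be invertible and $S=(T^{-1})^\top$.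

(a) $\|T\|_{X\to Y}\le(1+\log_2N)\max_{k,l}[T](k,l)\,m^{h(s,t)}$ and $\|T^{-1}\|_{Y\to X}\le(1+\log_2N)\max_{k,l}[S](k,l)\,m^{-h(s,t)}$.

(b) If $x\in S_k$, $y\in S_l$, then $\|T\|\ge\frac{\langle Tx,y\rangle}{\sqrt{kl}}m^{h(s,t)}$ and $\|T^{-1}\|\ge\frac{\langle Sx,y\rangle}{\sqrt{kl}}m^{-h(s,t)}$.

*Proof.* The definition of the norm reads $\|Tx\|_Y=\max_l\max_{y\in S_l}\frac{\varphi_Y(l)}l\langle Tx,y\rangle$, and
$$\frac{\varphi_Y(l)}{l\,\varphi_X(k)}=\frac{m^{h(s,t)}}{\sqrt{kl}}.\tag{7}$$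
Since $\|x\|_X=\varphi_X(k)$ for $x\in S_k$ by (4), this is the first half of (b).

For (a), let $\|x\|_X\le1$. Then $x_k^*\le\frac1k\sum_{i\le k}x_i^*\le1/\varphi_X(k)$. Split $x$ into at most $1+\log_2N$ pieces, the $i$-th one carrying the coordinates whose rank in the decreasing order of $|x|$ lies in $[2^i,2^{i+1})$. A nonzero piece with support $I$ of size $k\le2^i$ has entries at most $x^*_{2^i}\le1/\varphi_X(2^i)\le1/\varphi_X(k)$ in modulus. Hence it lies in $\varphi_X(k)^{-1}\,\mathrm{conv}\{z\in S_k:\mathrm{supp}\,z=I\}$. For such $z$, (7) bounds $\varphi_X(k)^{-1}\|Tz\|_Y$ by $\max_l[T](k,l)m^{h}$. Add up the pieces.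

The statements for $T^{-1}=S^\top$ follow in the same way with $X$ and $Y$ exchanged, because $\langle S^\top y,x\rangle=\langle Sx,y\rangle$ and $\frac{\varphi_X(k)}{k\varphi_Y(l)}=\frac{m^{-h}}{\sqrt{kl}}$. $\square$

So $T$ pays where $h$ is large, and $T^{-1}$ pays where $h$ is small.

## 5. What a well-conditioned matrix must see

**Definition 6.** For $R\in\{1,2,4,\dots\}$ let
$$\mathcal P_R=\{(k,kR):kR\le N\}\cup\{(k,N):kR\ge N\}\cup\{(lR,l):lR\le N\}\cup\{(N,l):lR\ge N\},$$
with $k,l$ integers in $[1,N]$.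

**Example 8.** For $N=8$, $R=4$: $\mathcal P_4$ consists of $(1,4),(2,8)$; of $(k,8)$ for $2\le k\le8$; of $(4,1),(8,2)$; and of $(8,l)$ for $2\le l\le8$. In the coordinates $(s,t)$ and with $\rho=\log_mR$, for $R\le N$, these are points on the lines $t-s=\rho$ and $s-t=\rho$ and on the two outer edges $t=\Lambda_N$, $s=\Lambda_N$. At all of them the bound of Example 7 is $1$.

The next lemma says that every well-conditioned $T$ behaves on $\mathcal P_R$, for some $R$, at least as badly as the block Walsh matrix of Example 7.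

**Lemma 2.** Let $K\ge1$ be a power of $2$, $T$ an invertible $N\times N$ matrix, $S=T^{-\top}$, $\|T\|_{2\to2},\|S\|_{2\to2}\le\sqrt K$, and $J=\log_2(2NK)+1$. There are $R\in\{2^i:i\ge0\}$ with $R<2N$ and $\alpha,\beta>0$ with $\alpha\beta R\ge1$ such that for each $(k,l)\in\mathcal P_R$ there are $x\in S_k$, $y\in S_l$ with
$$\frac{\langle Tx,y\rangle}{\sqrt{kl}}\ge\frac{\alpha\sqrt R}{200K^2J^2},$$
and there are (possibly other) $x\in S_k$, $y\in S_l$ with $\frac{\langle Sx,y\rangle}{\sqrt{kl}}\ge\frac{\beta\sqrt R}{200K^2J^2}$.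

*Proof.* **Step 1: positions where both matrices have entries of known size.** By (3), $\sum_{i,j}|t_{ij}s_{ij}|\ge N$. The positions with $|t_{ij}s_{ij}|\le\frac1{2N}$ contribute at most $N^2\cdot\frac1{2N}=\frac N2$, so the others contribute at least $\frac N2$. Entries are bounded by the operator norm, so at the other positions $|t_{ij}|,|s_{ij}|\in(\frac{\sqrt K}{2NK},\sqrt K]$. The classes $(2^{-i-1}\sqrt K,2^{-i}\sqrt K]$, $0\le i<\log_2(2NK)$, cover this interval, and there are at most $J$ of them. So one of the at most $J^2$ pairs of classes has a share of at least $\frac N{2J^2}$. That is, there are $\alpha,\beta\in\{2^{-i}\sqrt K\}$ and a set $\mathcal E$ of positions such that on $\mathcal E$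
$$|t_{ij}s_{ij}|>\tfrac1{2N},\qquad\tfrac\alpha2<|t_{ij}|\le\alpha,\qquad\tfrac\beta2<|s_{ij}|\le\beta,\qquad\text{and}\qquad\sum_{\mathcal E}|t_{ij}s_{ij}|\ge\frac N{2J^2}.$$

**Step 2: no row or column carries too many of these positions.** Put $R_0=1/(\alpha\beta)$. It is a power of $2$, possibly less than $1$, since $K$ is a power of $2$; and $R_0<2N$ since $\alpha\beta\ge|t_{ij}s_{ij}|>\frac1{2N}$ on $\mathcal E\ne\emptyset$. As $|t_{ij}s_{ij}|\le\alpha\beta$ on $\mathcal E$, $|\mathcal E|\ge NR_0/(2J^2)$. All rows and columns of $T$ and $S$ have $\ell_2$ norm at most $\sqrt K$. A row or column with $d$ positions in $\mathcal E$ satisfies $d\alpha^2/4\le K$ and $d\beta^2/4\le K$, so $d\le4K\min(\alpha^{-2},\beta^{-2})\le4KR_0$. In particular $4KR_0\ge1$. Let $R=\max(R_0,1)$. Then $R\le4KR_0$, $R<2N$, and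
$$|\mathcal E|\ge\frac{NR}{8KJ^2},\qquad\text{all row and column degrees of }\mathcal E\text{ are at most }4KR,\qquad\alpha\beta R\ge1.\tag{8}$$

**Step 3: from positions to test vectors.** Let $d_i$ be the number of positions of $\mathcal E$ in row $i$, and for a $k$-set $\mathcal K$ of columns let $d_i(\mathcal K)$ be the number of those with column in $\mathcal K$. Fix a set $I$ of $l$ rows. Let $x$ be supported on $\mathcal K$ with random signs, and let $y_i$, $i\in I$, be the sign of $(Tx)_i$ (or $+1$ if this is $0$). Averaging with (2), some choice of signs gives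
$$\langle Tx,y\rangle\ge\frac1{\sqrt3}\sum_{i\in I}\Big(\sum_{j\in\mathcal K}t_{ij}^2\Big)^{1/2}\ge\frac\alpha{2\sqrt3}\sum_{i\in I}\sqrt{d_i(\mathcal K)},\qquad x\in S_k,\ y\in S_l.\tag{9}$$
It remains to choose $\mathcal K$ well. We take it uniformly at random among all $k$-sets of columns.

**Step 4: the pairs $(k,kR)$, $kR\le N$.** Here we count the rows that are hit. The probability that $\mathcal K$ misses the $d_i$ positions of row $i$ is at most $(1-\frac{d_i}N)^k\le e^{-kd_i/N}$. By concavity $1-e^{-a}\ge(1-\frac1e)\min(1,a)\ge0.63\min(1,a)$ for $a\ge0$. For $a=kd_i/N\le4KkR/N\le4K$ we have $\min(1,a)\ge a/(4K)$. So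
$$\mathbb P(d_i(\mathcal K)\ge1)\ge\frac{0.63}{4}\cdot\frac{kd_i}{KN},$$
and the expected number of rows hit is at least $\frac{0.63}4\cdot\frac{k|\mathcal E|}{KN}\ge\frac{0.63\,kR}{32K^2J^2}\ge\frac{kR}{51K^2J^2}$. Fix $\mathcal K$ hitting at least that many rows, and let $I$ be a set of $kR$ rows containing as many hit rows as possible; it contains at least $\frac{kR}{51K^2J^2}$ of them. With $\sqrt{kl}=k\sqrt R$, (9) gives
$$\frac{\langle Tx,y\rangle}{\sqrt{kl}}\ge\frac\alpha{2\sqrt3\,k\sqrt R}\cdot\frac{kR}{51K^2J^2}\ge\frac{\alpha\sqrt R}{200K^2J^2},\qquad\text{since }2\sqrt3\cdot51<177.$$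

**Step 5: the pairs $(k,N)$, $kR\ge N$.** Now rows are hit many times, and we need the average of $\sqrt{d_i(\mathcal K)}$. Let $\mu_i=\mathbb Ed_i(\mathcal K)=kd_i/N$. For the hypergeometric distribution,
$$\mathbb Ed_i(\mathcal K)^2=\mu_i+\frac{d_i(d_i-1)k(k-1)}{N(N-1)}\le\mu_i+\mu_i^2.$$
By (1) with $Z=\sqrt{d_i(\mathcal K)}$, if $\mu_i>0$,
$$\mathbb E\sqrt{d_i(\mathcal K)}\ge\mu_i^{3/2}(\mu_i+\mu_i^2)^{-1/2}=\mu_i(1+\mu_i)^{-1/2}\ge\mu_i\Big(\frac{5KkR}N\Big)^{-1/2},$$
because $\mu_i\le4KkR/N$ and $1\le KkR/N$. For $\mu_i=0$ this is trivial. As $\sum_i\mu_i=k|\mathcal E|/N\ge\frac{kR}{8KJ^2}$, some $\mathcal K$ has $\sum_i\sqrt{d_i(\mathcal K)}\ge\frac{kR}{8KJ^2}\sqrt{\frac N{5KkR}}$. Taking $I$ to be all rows in (9),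
$$\frac{\langle Tx,y\rangle}{\sqrt{kN}}\ge\frac{\alpha\sqrt R}{16\sqrt{15}\,K^{3/2}J^2}\ge\frac{\alpha\sqrt R}{200K^2J^2}.$$

**Step 6: the remaining cases.** For $S$ the argument is the same with $\beta$ in place of $\alpha$. The pairs $(lR,l)$ and $(N,l)$ follow by applying Steps 3–5 to $T^\top$ and $S^\top$, since (8) is symmetric in rows and columns. $\square$

**Consequence.** Let $T:X\to Y$ have Euclidean condition number at most $K$. Increase $K$ to a power of $2$ (at most doubling it), and scale $T$ so that $\|T\|_{2\to2},\|T^{-1}\|_{2\to2}\le\sqrt K$; scaling does not change $\|T\|\|T^{-1}\|$. Lemma 1(b), Lemma 2 and $\alpha\beta R\ge1$ give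
$$\|T\|\,\|T^{-1}\|\ge\frac1{4\cdot10^4K^4J^4}\max_{p,p'\in\mathcal P_R}m^{h(p)-h(p')}.\tag{10}$$

## 6. The two exponent functions and the lower bound

By (10), to force every well-conditioned operator to pay $m^{10u}$ it is enough that $h$ oscillates by $10u$ on every $\mathcal P_R$. We now fix $E$ and $G$ with this property. They are continuous, linear between the listed breakpoints and constant after the last one. Here $s_1=\Lambda-150u=4503$ and $t_1=\Lambda-8u=5923$.

|$s$|$E(s)$|$t$|$G(t)$|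
|-|-|-|-|
|$0$|$6u$|$0$|$-6u$|
|$6u$|$3u$|$18u$|$3u$|
|$20u$|$3u$|$40u$|$3u$|
|$28u$|$-u$|$45u$|$\frac u2$|
|$98u$|$-u$|$\omega-7u$|$\frac u2$|
|$\omega$|$0$|$\omega$|$-3u$|
|$102u$|$-u$|$\omega+7u$|$\frac u2$|
|$\lambda-10u$|$-u$|$\lambda-3u$|$\frac u2$|
|$\lambda-5u$|$\frac32u$|$\lambda$|$-u$|
|$\lambda+5u$|$\frac32u$|$\lambda+3u$|$\frac u2$|
|$\lambda+10u$|$-u$|$\Lambda-15u$|$\frac u2$|
|$s_1-8u$|$-u$|$t_1$|$4u$|
|$s_1$|$-5u$|$\Lambda$|$0$|
|$s_1+8u$|$-u$|||
|$\Lambda-2u$|$-u$|||
|$\Lambda$|$0$|||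

All slopes are $0$ or $\pm\frac12$, so $E$ and $G$ are $\frac12$-Lipschitz and Section 4 applies. From now on $X$ and $Y$ are the resulting spaces.

**Lemma 3.** For every $R=2^i\in[1,2N)$ there are $p,p'\in\mathcal P_R$ with $h(p)-h(p')\ge10u$.

*Proof.* Let $\rho=\log_mR$. For integers $a\ge0$, $m^a$ is a power of $2$; also $m^{\Lambda+1}\ge N$, and $E(\Lambda_N)=G(\Lambda_N)=0$. We list pairs where $h$ is low, then pairs where it is high, and then match them.

Low values:

* (L1) If $\rho\le150u+1$: the pair $(m^{s_1},m^{s_1}/R)$ lies in $\mathcal P_R$. Here $s_1-\rho\in[300u+2,450u+3]\subset[\lambda+3u,\Lambda-15u]$, so $h=-5u+\frac u2=-4.5u$.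
* (L2) If $\rho\ge150u+1$: $(m^{s_1},N)\in\mathcal P_R$, since $m^{s_1}R\ge m^{\Lambda+1}\ge N$; $h=-5u$.
* (L3) If $R\le N$: $(R,1)\in\mathcal P_R$; $h=E(\rho)-6u$.

High values:

* (H1) If $R\le N$: $(1,R)\in\mathcal P_R$; $h=6u+G(\rho)$.
* (H2) If $\rho\le20u$: $(m^{20u},m^{20u}R)\in\mathcal P_R$; as $20u+\rho\in[20u,40u]$, $h=3u+3u=6u$.
* (H3) If $\rho\ge8u+1$: $(N,m^{t_1})\in\mathcal P_R$, since $m^{t_1}R\ge m^{\Lambda+1}\ge N$; $h=4u$.
* (H4) If $R>N$: $(1,N)\in\mathcal P_R$; $h=6u$.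

Matching:

* $\rho\le20u$: (H2) and (L1) give $10.5u$.
* $20u\le\rho\le150u+1$ and $|\rho-\omega|\ge5u$: on this range $G$ drops below $\frac u2$ only near $\omega$, and at distance $5u$ from $\omega$ it equals $-3u+2.5u$. So $G(\rho)\ge-\frac u2$, and (H1), (L1) give at least $10u$.
* $|\rho-\omega|\le5u$: $E(\rho)\le0$, so (H3), (L3) give at least $10u$.
* $150u+1\le\rho\le\Lambda_N$: $G(\rho)\ge-u$, so (H1), (L2) give at least $10u$.
* $\rho>\Lambda_N$: (H4), (L2) give $11u$. $\square$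

*Proof of part 2 of Theorem 1.* Insert Lemma 3 in (10). The rounding of $K$ costs a constant factor, and $J\le C\log(2KN)$. $\square$

## 7. Signed ledgers: the point where the argument needs orthogonality

Could the same argument bound $\|T\|\|T^{-1}\|$ from below for every $T$? Step 1 survives as long as the entries of $T$ and $S$ are at most a fixed power of $N$: there are still $O(\log N)$ size classes. Step 2 does not. The degree bound there comes only from the Euclidean norms of rows and columns. Without it, the positions found in Step 1 may sit in very few columns, and then taking $k$ close to $N$ gains nothing in Step 5.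

To see that this really happens, look at the entrywise product $T\circ S=(t_{ij}s_{ij})$. By (3) its rows and columns all sum to $1$. If $T$ is orthogonal, then $S=T$ and the entries $t_{ij}^2$ are nonnegative, so a set of $c$ columns carries total mass exactly $c$ and no row has more than mass $1$ to give. For general $T$ the entries have signs, and cancellation is allowed.

**Example 9.** For an integer $q\ge2$, with $\mathbf 1\in\mathbb R^q$ the all-ones vector and $\mathbf J=\mathbf 1\mathbf 1^\top$, let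
$$T=\begin{pmatrix}I&\mathbf 1\\\mathbf 1^\top&q-1\end{pmatrix},\qquad S=\begin{pmatrix}I-\mathbf J&\mathbf 1\\\mathbf 1^\top&-1\end{pmatrix}.$$
The blocks of $TS^\top$ are $(I-\mathbf J)+\mathbf J=I$, then $\mathbf 1-\mathbf 1=0$, then $(\mathbf 1^\top-q\mathbf 1^\top)+(q-1)\mathbf 1^\top=0$, and $q-(q-1)=1$. So $S=T^{-\top}$, while
$$T\circ S=\begin{pmatrix}0&\mathbf 1\\\mathbf 1^\top&-(q-1)\end{pmatrix}.$$
The first $q$ rows have all their mass in one single column, the first $q$ columns have all theirs in one single row, and the negative corner repairs the sums. The blocks $I$ and $I-\mathbf J$ carry no mass at all, because $I-\mathbf J$ has zero diagonal.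

Here is how this is used. In Lemma 3 the value $4u$ at $(N,m^{t_1})$, paired with $-6u$ near $(m^\omega,1)$, is what punishes $\rho\approx\omega$. To meet $4u$ a matrix must use essentially all $N$ columns: Lemma 7 below shows that for the relevant $(s,t)$, $h\le4u-\frac32$ once $s\le\Lambda-3$. For $\rho=\lambda$ the punishment is $5u$ at $(1,m^\lambda)$ against $-5u$ at $(m^{s_1},N)$. The latter needs essentially all rows: Lemma 8 shows $h\ge-5u+\frac12$ once $t\le\Lambda-1$.

So we blow up Example 9: most rows will have their mass in a block of type $\omega$ with only $m^{\Lambda-3}$ columns, and most columns will have theirs in a block of type $\lambda$ with only $m^{\Lambda-1}$ rows. Both corners are then missed, and a factor $m^{1/2}$ can be saved.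

## 8. The operator and its inverse

Let
$$r=m^\omega,\qquad q=m^3,\qquad\sigma=m^2,\qquad g=m^{400u},\qquad\kappa=\Lambda-3,\qquad\kappa_a=\Lambda-1.$$
Then $gqr^2=m^\Lambda$, $g\sigma r^2=m^{\kappa_a}$ and $gr^2=m^\kappa$.

In Example 9 the vector $q^{-1/2}\mathbf 1$ is a $q\times1$ isometry. We replace it by a flat $qr\times r$ isometry $W$, and $I-\mathbf J$ by $I-qWW^\top$, which has trace $qr-qr=0$.

**Lemma 4.** For large $m$ there are $W\in\mathbb R^{qr\times r}$ with $W^\top W=I$, an orthogonal matrix $[V\,|\,V_\perp]\in\mathbb R^{\sigma r\times\sigma r}$ with $V\in\mathbb R^{\sigma r\times r}$, and an orthogonal $H\in\mathbb R^{r\times r}$ such that, with $L=C\sqrt{\log N}\ge1$: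

1. entries of $W$ are at most $L(qr)^{-1/2}$ in modulus; those of $V,VH,V_\perp$ at most $L(\sigma r)^{-1/2}$; those of $H$ at most $r^{-1/2}$;
2. entries of $I-qWW^\top$ are at most $Lr^{-1/2}$ in modulus;
3. any $\nu\ge1$ rows of $\sqrt q\,W$ form a matrix of norm at most $L\max(1,\sqrt{\nu/r})$; any $\nu\ge1$ rows of $\sqrt q\,V$ form a matrix of norm at most $L\sqrt{q/\sigma}\max(1,\sqrt{\nu/r})$.

*Proof.* Let $H$ be the normalized Walsh matrix; $r$ is a power of $2$. For the rest take random orthogonal matrices and use Lévy's inequality (see Milman–Schechtman, LNM 1200): for a $1$-Lipschitz $f$ on $S^{D-1}$ with uniform probability, $\mathbb P(|f-\mathbb Ef|\ge\epsilon)\le2e^{-cD\epsilon^2}$. It implies ${\rm Var}f=\int_0^\infty2\epsilon\,\mathbb P(|f-\mathbb Ef|\ge\epsilon)\,d\epsilon\le C/D$.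

**Step 1: three general facts.** Let $D\in\{qr,\sigma r\}$, let $\Omega$ be a Haar distributed matrix in $O(D)$ and $U$ its first $r$ columns. Note $D\le N$.

(i) For fixed unit vectors $a,b\in\mathbb R^D$, $\Omega b$ is uniform on $S^{D-1}$, and $\langle\Omega b,a\rangle$ is a $1$-Lipschitz function of it with mean $0$. So $|\langle\Omega b,a\rangle|\le C\sqrt{\log N/D}$ with probability at least $1-N^{-10}$.

(ii) Let $f(x)=(\sum_{i\le r}x_i^2)^{1/2}$, a $1$-Lipschitz function. For a fixed unit $\theta$, $|U^\top\theta|=f(\Omega^\top\theta)$ with $\Omega^\top\theta$ uniform on $S^{D-1}$. As $\mathbb Ef^2=r/D$, we have $\mathbb Ef\le\sqrt{r/D}$ and $0\le\frac rD-(\mathbb Ef)^2={\rm Var}f\le\frac CD$.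

(iii) With probability tending to $1$, all submatrices $U_{\mathcal T}$ of $\nu$ rows ($1\le\nu\le D$) satisfy $\|U_{\mathcal T}\|\le2(\sqrt{r/D}+\epsilon_\nu)$, where $\epsilon_\nu=C\sqrt{\nu\log N/D}$. Indeed, for each set $\mathcal T$ of $\nu$ rows choose a $\frac12$-net $\mathcal N_{\mathcal T}$ of at most $5^\nu$ points in the unit sphere of $\mathbb R^{\mathcal T}$. By (ii) and Lévy's inequality the probability that some $\nu$, $\mathcal T$ and $\theta\in\mathcal N_{\mathcal T}$ have $|U^\top\theta|>\sqrt{r/D}+\epsilon_\nu$ is at most $\sum_\nu D^\nu5^\nu\cdot2e^{-cC^2\nu\log N}$, which tends to $0$ if $C$ is large. Otherwise $\|U_{\mathcal T}\|=\sup_\theta|U^\top\theta|$ (unit $\theta\in\mathbb R^{\mathcal T}$) is at most the maximum over the net plus half the supremum, hence at most $2\max_{\mathcal N_{\mathcal T}}|U^\top\theta|$.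

**Step 2: the matrix $W$.** Take $D=qr$, $W=U$. Item 1 follows from (i) with basis vectors and a union bound over at most $D^2\le N^2$ pairs. Item 3 follows from (iii), since $\sqrt q\sqrt{r/D}=1$ and $\sqrt q\,\epsilon_\nu=C\sqrt{\log N}\sqrt{\nu/r}$. For item 2 apply (ii) and Lévy's inequality with $\epsilon=C\sqrt{\log N/D}$ to the $O(D^2)$ vectors $\theta=e_i$ and $\theta=(e_i\pm e_j)/\sqrt2$. With probability tending to $1$, for all of them $|f-\mathbb Ef|\le\epsilon$, so
$$\Big||W^\top\theta|^2-\frac rD\Big|\le\epsilon(2\mathbb Ef+\epsilon)+\frac CD\le\frac{C\sqrt{r\log N}}D+\frac{C\log N}D\le\frac{C\sqrt{r\log N}}D,$$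
as $r\ge\log N$ for large $m$. Multiply by $q$ and use $qr/D=1$: the error becomes $C\sqrt{\log N}\,r^{-1/2}$. The vectors $e_i$ give the diagonal entries of $I-qWW^\top$. For the others use $\langle W^\top e_i,W^\top e_j\rangle=\frac12\big(|W^\top\frac{e_i+e_j}{\sqrt2}|^2-|W^\top\frac{e_i-e_j}{\sqrt2}|^2\big)$.

**Step 3: the matrix $V$.** Take $D=\sigma r$ and a Haar matrix $\Omega$, let $V=U$, and let $V_\perp$ consist of the remaining columns. Each column of $V$, of $V_\perp$ and of $VH$ is $\Omega b$ for a fixed unit vector $b$ (for $VH$, $b=(He_j,0)$). So (i) and a union bound over at most $2D^2$ entries give item 1. Item 3 follows from (iii), since $\sqrt q\sqrt{r/D}=\sqrt{q/\sigma}$ and $\sqrt q\,\epsilon_\nu=C\sqrt{\log N}\sqrt{q/\sigma}\sqrt{\nu/r}$. $\square$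

**The matrices.** Index the columns (coordinates of $X$) by
$$\big([qr]\times[r]\times[g]\big)\cup\big([r]\times[r]\times[g]\big)\cup\big([r]\times[(\sigma-1)r]\times[g]\big)$$
and the rows (coordinates of $Y$) by $\big([qr]\times[r]\times[g]\big)\cup\big([r]\times[\sigma r]\times[g]\big)$. Both sets have $gqr^2+g\sigma r^2=N$ elements. For $p,p',v>0$ and $z=pp'(q-1)/q$ put
$$T=\begin{pmatrix}I\otimes H&p\,W\otimes I&0\\p'\,W^\top\otimes VH&z\,I\otimes V&v\,H\otimes V_\perp\end{pmatrix}\otimes I_g,$$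
$$S=\begin{pmatrix}(I-qWW^\top)\otimes H&\frac qp\,W\otimes I&0\\\frac q{p'}\,W^\top\otimes VH&-\frac{q-1}z\,I\otimes V&v^{-1}H\otimes V_\perp\end{pmatrix}\otimes I_g.$$

**Claim: $TS^\top=I$, so $S=T^{-\top}$.** The four blocks, without $\otimes I_g$, are computed with $W^\top W=I$, $HH^\top=I$, $V_\perp V_\perp^\top=I-VV^\top$:

* $(1,1)$: $(I-qWW^\top)\otimes I+qWW^\top\otimes I=I$;
* $(1,2)$: $\big(\frac q{p'}-\frac{p(q-1)}z\big)W\otimes V^\top=0$;
* $(2,1)$: $\big(p'(1-q)+\frac{zq}p\big)W^\top\otimes V=0$, because $W^\top(I-qWW^\top)=(1-q)W^\top$;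
* $(2,2)$: $qI\otimes VV^\top-(q-1)I\otimes VV^\top+I\otimes(I-VV^\top)=I$.

The ledger of Section 7 now reads as follows, summing $t_{ij}s_{ij}$ over each block, that is, taking traces. The block $(1,1)$ gives $gr\,\mathrm{tr}(I-qWW^\top)=0$. The blocks $(1,2)$ and $(2,1)$ give $gqr^2=m^\Lambda$ each. The block $(2,2)$ gives $-(q-1)gr^2=-(m^\Lambda-m^{\Lambda-3})$, and the last one gives $g(\sigma-1)r^2=m^{\Lambda-1}-m^{\Lambda-3}$. The total is $N$, as it must be.

**Normalization.** Choose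
$$\alpha_P=u-\tfrac12,\quad\alpha_Q=-2,\quad\alpha_Z=\alpha_P+\alpha_Q+\tfrac32=u-1,\quad p=m^{3/2+\alpha_P},\quad p'=m^{3/2+\alpha_Q},\quad v=m^{\alpha_Q},$$
and define (all $\otimes I_g$)
$$\mathsf A=I\otimes H,\quad\mathsf P=\sqrt q\,W\otimes I,\quad\mathsf Q=\sqrt q\,W^\top\otimes VH,\quad\mathsf Z=\sqrt q\,I\otimes V,\quad\mathsf V=H\otimes V_\perp,\quad\mathsf D=(I-qWW^\top)\otimes H.$$
As $\sqrt q=m^{3/2}$, the blocks of $T$ are $\mathsf A$, $m^{\alpha_P}\mathsf P$, $m^{\alpha_Q}\mathsf Q$, $\zeta\mathsf Z$ and $m^{\alpha_Q}\mathsf V$, with $0<\zeta=z/\sqrt q=m^{\alpha_Z}\frac{q-1}q\le m^{\alpha_Z}$. Those of $S$ are $\mathsf D$, $m^{-\alpha_P}\mathsf P$, $m^{-\alpha_Q}\mathsf Q$, $-m^{-\alpha_Z}\mathsf Z$ and $m^{-\alpha_Q}\mathsf V$; for $\mathsf Z$ use $\frac{q-1}z=\frac q{pp'}=m^{-\alpha_P-\alpha_Q}$.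

So $\mathsf A$ is paid only in $\|T\|$ and $\mathsf D$ only in $\|T^{-1}\|$, while the other four blocks are paid in both.

## 9. Exponents of the blocks

The goal is a bound $[\mathsf B](k,l)\le CL^2m^{w_{\mathsf B}(s,t)}$ for each block. The crude bounds (5) cover most of this. But $\mathsf P,\mathsf Q,\mathsf Z$ have Euclidean norm $\sqrt q=m^{3/2}$, a factor we cannot afford everywhere, so we first prove better bounds in part of the $(s,t)$ plane.

**Special bound for $\mathsf P$ and $\mathsf Z$.** $\mathsf P$ is a direct sum of $rg$ copies of $\sqrt q\,W$. Let $x\in S_{\le k}$, $y\in S_{\le l}$ have $\kappa_f\le r$ and $\nu_f$ nonzero entries in copy $f$. Lemma 4(3), applied to the $\nu_f$ rows used by $y$, gives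
$$\langle\mathsf Px,y\rangle\le\sum_fL\sqrt{\kappa_f\nu_f}\,\big(1+\sqrt{\nu_f/r}\big)\le L\sum_f\big(\sqrt{\kappa_f\nu_f}+\nu_f\big)\le L(\sqrt{kl}+l),$$
where $\kappa_f\le r$ was used in the second step. So $[\mathsf P]\le2L\,m^{(t-s)_+/2}$. Likewise $\mathsf Z$ is a direct sum of $rg$ copies of $\sqrt q\,V$, and $\sqrt{q/\sigma}=m^{1/2}$ gives $[\mathsf Z]\le2L\,m^{1/2+(t-s)_+/2}$.

**Special bound for $\mathsf Q$.** Let $x_{b,\gamma}\in\mathbb R^{qr}$ ($b\in[r]$, $\gamma\in[g]$) be the fibers of $x$, with $\kappa_{b,\gamma}$ nonzero entries, and $K_\gamma=\sum_b\kappa_{b,\gamma}$. The $\gamma$-part of $\mathsf Qx$ is $\sum_b\sqrt q\,W^\top x_{b,\gamma}\otimes VHe_b$, and the vectors $VHe_b$ are orthonormal. By Lemma 4(3), applied to the rows of $W$ in the support of $x_{b,\gamma}$, its squared norm is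
$$\sum_b|\sqrt q\,W^\top x_{b,\gamma}|^2\le L^2\sum_b\Big(\kappa_{b,\gamma}+\frac{\kappa_{b,\gamma}^2}r\Big)\le L^2\Big(K_\gamma+\frac{K_\gamma^2}r\Big).$$
The vector $y$ has $l_\gamma\le\sigma r^2$ nonzero entries in part $\gamma$, so $\sqrt{l_\gamma/r}\le\sqrt{\sigma r}$ and
$$\langle\mathsf Qx,y\rangle\le L\sum_\gamma\big(\sqrt{K_\gamma l_\gamma}+K_\gamma\sqrt{\sigma r}\big)\le L(\sqrt{kl}+k\sqrt{\sigma r}).$$
As $\sigma r=m^{\omega+2}$, $[\mathsf Q]\le2L\,m^{\max(0,(s-t+\omega+2)/2)}$.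

**Special bound for $\mathsf D$.** The $\gamma$-part of $\mathsf Dx$ is $\sum_b(I-qWW^\top)x_{b,\gamma}\otimes He_b$ with orthonormal $He_b$, and $|(I-qWW^\top)x_{b,\gamma}|\le|x_{b,\gamma}|+\sqrt q\,|\sqrt q\,W^\top x_{b,\gamma}|$. As before its squared norm is at most $CL^2q(K_\gamma+K_\gamma^2/r)$. Now there are $qr^2$ rows for each $\gamma$, so $\langle\mathsf Dx,y\rangle\le CL\sqrt q\,(\sqrt{kl}+k\sqrt{qr})$, that is, $[\mathsf D]\le CL\,m^{\max(3/2,(s-t+\omega+6)/2)}$.

**Lemma 5.** $[\mathsf B](k,l)\le CL^2m^{w_{\mathsf B}(s,t)}$, where $w_{\mathsf B}$ is the minimum of the quantities in its line of the table.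

|block|operator norm|special|entries|columns|rows|
|-|-|-|-|-|-|
|$\mathsf A$|$0$|–|$\frac{s+t-\omega}2$|$\frac{s-t+\omega}2$|$\frac{t-s+\omega}2$|
|$\mathsf P$|$\frac32$|$\frac{(t-s)_+}2$|$\frac{s+t-\omega}2$|$\frac{s-t+\omega}2+3$|$\frac{t-s+\omega}2$|
|$\mathsf Z$|$\frac32$|$\frac12+\frac{(t-s)_+}2$|$\frac{s+t-\omega}2+\frac12$|$\frac{s-t+\omega}2+\frac52$|$\frac{t-s+\omega}2+\frac12$|
|$\mathsf Q$|$\frac32$|$\max(0,\frac{s-t+\omega+2}2)$|$\frac{s+t-\lambda}2$|$\frac{s-t+\lambda}2$|$\frac{t-s+\lambda}2+1$|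
|$\mathsf V$|$0$|–|$\frac{s+t-\lambda}2$|$\frac{s-t+\lambda}2$|$\frac{t-s+\lambda}2$|
|$\mathsf D$|$3$|$\max(\frac32,\frac{s-t+\omega+6}2)$|$\frac{s+t-\lambda}2+1$|$\frac{s-t+\lambda}2+2$|$\frac{t-s+\lambda}2+2$|

*Proof.* The special bounds were just shown; the rest is (5). The norms of $\mathsf A,\mathsf V$ are at most $1$, those of $\mathsf P,\mathsf Z,\mathsf Q$ at most $\sqrt q=m^{3/2}$, and $I-qWW^\top$ has eigenvalues $1$ and $1-q$, so $\|\mathsf D\|\le q=m^3$. By Lemma 4(1),(2), the entries of $\mathsf A,\mathsf P,\mathsf Z,\mathsf Q,\mathsf V,\mathsf D$ are at most $L^2$ times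
$$m^{-\omega/2},\quad m^{-\omega/2},\quad m^{(1-\omega)/2},\quad m^{-\omega-1},\quad m^{-\omega-1},\quad m^{-\omega}.$$
For instance, for $\mathsf Q$: $\sqrt q\,(qr)^{-1/2}(\sigma r)^{-1/2}=r^{-1}\sigma^{-1/2}=m^{-\omega-1}=m^{-\lambda/2}$. The numbers of nonzero entries per column are at most $m^\omega,m^{\omega+3},m^{\omega+2},m^{2\omega+2},m^{2\omega+2},m^{2\omega+3}$, and per row at most $m^\omega,m^\omega,m^\omega,m^{2\omega+3},m^{2\omega+2},m^{2\omega+3}$. Multiplying these numbers by the entry bounds gives the column and row $\ell_1$ norms, and $\lambda=2\omega+2$ brings them to the form in the table. $\square$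

**Capping.** $\mathsf P$ and $\mathsf Z$ have $gr^2=m^\kappa$ columns; $\mathsf Q$ and $\mathsf V$ have $g\sigma r^2=m^{\kappa_a}$ rows. By (6) we may replace $w(s,t)$ by $w(\kappa,t)-\frac{s-\kappa}2$ for $\mathsf P,\mathsf Z$ when $s>\kappa$, and by $w(s,\kappa_a)-\frac{t-\kappa_a}2$ for $\mathsf Q,\mathsf V$ when $t>\kappa_a$.

## 10. The range of $h$ on the two regions

**Definition 7.** For $\rho\in\{\omega,\lambda\}$ let
$$\mathcal R_\rho=\{s,t\ge0:|s-t|\le\rho,\ s+t\ge\rho\},\qquad\Delta_\rho(s,t)=\tfrac12\min(0,\ \rho-|s-t|,\ s+t-\rho).$$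

For example, $\Delta_\omega=w_{\mathsf A}$ and $\Delta_\lambda=w_{\mathsf V}$. Since $s+t\ge|s-t|$, at most one of the two conditions defining $\mathcal R_\rho$ fails at a given point.

Outside $\mathcal R_\rho$ the loss $\Delta_\rho$ compensates the change of $h$ along a move back to $\mathcal R_\rho$. We must choose the moves so that they do not destroy side conditions such as $s\ge t$. Define $\pi_\rho$ on $\{s,t\ge0\}$ as the identity on $\mathcal R_\rho$ and otherwise as follows: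

* if $s-t>\rho$, replace $s$ by $t+\rho$;
* if $t-s>\rho$, replace $t$ by $s+\rho$;
* if $s+t<\rho$ and $\rho=\omega$: replace $s$ by $\omega-t$ when $s\ge t$, and $t$ by $\omega-s$ when $s<t$;
* if $s+t<\rho$ and $\rho=\lambda$: replace $t$ by $\lambda-s$ when $t-s\ge\omega+2$, and $s$ by $\lambda-t$ when $t-s<\omega+2$.

**Lemma 6.** If $(s,t)\notin\mathcal R_\rho$, exactly one coordinate changes, by $2|\Delta_\rho(s,t)|$, and the image lies on the boundary of $\mathcal R_\rho$. For all $(s,t)$ and real $\beta$, with $\pi=\pi_\rho$,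
$$w\le\beta+\Delta_\rho(s,t)\ \Longrightarrow\ h(s,t)+w\le h(\pi(s,t))+\beta\ \text{ and }\ h(s,t)-w\ge h(\pi(s,t))-\beta.\tag{11}$$
Moreover, $\pi_\omega$ preserves each of the conditions $s\ge t$, $s<t$, $s\le\kappa$; and $\pi_\lambda$ preserves each of $t-s\ge\omega+2$, $t-s<\omega+2$, $t\le\kappa_a$.

*Proof.* The amounts of change are $|s-t|-\rho$ or $\rho-(s+t)$, which is $2|\Delta_\rho|$. In the first two cases the image has $|s-t|=\rho$ and $s+t\ge\rho$; in the last two it has $s+t=\rho$ and hence $|s-t|\le\rho$. As $E,G$ are $\frac12$-Lipschitz, $|h(s,t)-h(\pi(s,t))|\le|\Delta_\rho|=-\Delta_\rho$, and (11) follows.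

For $\pi_\omega$: if $s\ge t$, the new point has $s'=t+\omega\ge t$ or $s'=\omega-t>s\ge t$. If $s<t$, it has $t'=s+\omega>s$ or $t'=\omega-s>t>s$. A changed $s$ either decreases or becomes $\omega-t\le\omega\le\kappa$.

For $\pi_\lambda$: if $t-s\ge\omega+2$, the new difference is $\lambda\ge\omega+2$, or $t$ has increased. If $t-s<\omega+2$, the new difference is $-\lambda$, or $s$ has increased. A changed $t$ either decreases or becomes $\lambda-s\le\lambda\le\kappa_a$. $\square$

The following is read off the table of Section 6; $E$ and $G$ vanish beyond $\Lambda$.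

* (E1) $E(s)=6u-\frac s2$ for $s\le6u$; $E\le3u$ for $s\ge6u$; $E\le\frac32u$ for $s\ge28u$.
* (E2) $E\le0$ on $[28u,\lambda-10u]$ and on $[\lambda+10u,\infty)$. For $\lambda+10u\le s\le\Lambda-2u$, $E\le-u$; for $\Lambda-2u\le s\le\Lambda$, $E=-\frac{\Lambda-s}2$.
* (E3) $E\ge-5u$; $E\ge-u$ if $|s-s_1|\ge8u$.
* (E4) $E(s)\ge-\frac{|s-\omega|}2$ for $|s-\omega|\le6u$; $E=\frac32u$ for $|s-\lambda|\le5u$; $E\ge u$ for $|s-\lambda|\le6u$.
* (G1) $G(t)=-6u+\frac t2$ for $t\le18u$; $G\ge-3u$ for $t\ge6u$; $G\le3u$ for $t\le45u$; $G\le\frac u2$ on $[45u,\Lambda-15u]$; $G\le4u$ always.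
* (G2) $G(t)=-3u+\frac{|t-\omega|}2$ for $|t-\omega|\le7u$; $G(t)\le-u+\frac{|t-\lambda|}2$ for $|t-\lambda|\le6u$.
* (G3) $G=\frac u2$ on $[\lambda+3u,\Lambda-15u]$; $G\ge\frac u2$ on $[\lambda+3u,\Lambda-u]$; $G=\frac{\Lambda-t}2$ on $[t_1,\Lambda]$; $G\ge0$ for $t\ge\lambda+3u$.

**Lemma 7.** On $\mathcal R_\omega$: $h\le4u$; $h\le4u-\frac32$ if $s\ge t$ and $s\le\kappa$; $h\le4u-5$ if $s\le t$; $h\ge-6u$; and $h\ge-6u+3$ if $s\le t$.

*Proof of the upper bounds.* Recall $3.5u=35=4u-5$.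

(a) $s\le28u$. Then $|t-\omega|\le s$, so $t\in[72u,128u]$ and $G(t)\le\frac u2$. If $s\le6u$, $h=6u-\frac s2-3u+\frac{|t-\omega|}2\le3u$. If $s\ge6u$, $h\le3u+\frac u2=4u-5$.

(b) $s\ge28u$, $t\le45u$. Then $s\le t+\omega\le145u<\lambda-10u$, so $E\le0$ and $h\le3u$.

(c) $s\ge28u$, $45u\le t\le\Lambda-15u$. Then $h\le\frac32u+\frac u2=2u$.

(d) $t\ge\Lambda-15u$. Then $s\ge\Lambda-115u=4853>\lambda+10u=2102$, so $E(s)\le0$ and $h\le4u$. If $s\le\kappa=\Lambda-3$, then $E(s)\le-\frac32$ by (E2), so $h\le4u-\frac32$. If $s\le t$: either $s\le\Lambda-2u$, $E(s)\le-u$ and $h\le3u$; or $t\ge s>\Lambda-2u$, $G(t)\le u$ and $h\le u$.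

In (a)–(c), $h\le4u-5$. Together with (d) this gives the three upper bounds.

*Proof of the lower bounds.* If $t<6u$, then $|s-\omega|\le t$, so $E(s)\ge-\frac t2$ by (E4) and $h\ge-6u+\frac t2-\frac t2=-6u$; moreover $s\ge\omega-t>t$, so this case does not concern $s\le t$. If $t\ge6u$, then $G\ge-3u$. For $|s-s_1|\ge8u$ this gives $h\ge-u-3u=-4u$. For $|s-s_1|<8u$, $t\in[s_1-8u-\omega,s_1+8u+\omega]=[3423,5583]\subset[\lambda+3u,\Lambda-15u]=[2032,5853]$, so $G(t)=\frac u2$ and $h\ge-4.5u$. Both exceed $-6u+3=-57$. $\square$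

**Remark.** The bound of Theorem 1(2) for orthogonal operators is sharp up to logarithms for these spaces. As $r=m^\omega$ divides $N$, the orthogonal matrix $T_0=I_{N/r}\otimes H$ has $[T_0]\le m^{\Delta_\omega}$ by Example 7, and $T_0^{-\top}=T_0$. By (11), Lemma 7 and Lemma 1(a), $\|T_0\|\le(1+\log_2N)m^{4u}$ and $\|T_0^{-1}\|\le(1+\log_2N)m^{6u}$, so $d_{\rm orth}(X,Y)\le(1+\log_2N)^2m^{10u}$.

**Lemma 8.** On $\mathcal R_\lambda$: $h\le5u$; $h\le5u-\frac52$ if $t-s\le\omega+2$. For $t\le\kappa_a$: $h\ge-5u+\frac12$, and $h\ge-5u+3$ if in addition $t-s\le\omega+2$. For every $(s,t)\in\mathcal R_\lambda$: either $h\ge-4.5u$, or $|s-s_1|<8u$, $t>\Lambda-u$ and $h\ge-5u$.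

*Proof of the upper bounds.* Let $s\le28u$. Then $|t-\lambda|\le s$ and $t-s\ge\lambda-56u=1442>\omega+2$, so the second bound does not concern this case. If $s\le6u$, $h\le6u-\frac s2-u+\frac{|t-\lambda|}2\le5u$. If $s\ge6u$, then $t\in[\lambda-28u,\lambda+28u]$ and $h\le3u+\frac u2$.

Let $s\ge28u$. For $t\le45u$, $h\le\frac32u+3u=4.5u$. For $45u\le t\le\Lambda-15u$, $h\le2u$. For $t\ge\Lambda-15u$, $s\ge\Lambda-15u-\lambda=3851>\lambda+10u$, so $E\le0$ and $h\le4u$. All are at most $5u-\frac52=47.5$.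

*Proof of the lower bounds.* If $t\le5u$, then $|s-\lambda|\le t\le5u$, $E=\frac32u$ and $h\ge-4.5u$. If $5u\le t<6u$, then $|s-\lambda|\le6u$, $E\ge u$, $G\ge-3.5u$ and $h\ge-2.5u$. If $t\ge6u$ and $|s-s_1|\ge8u$, then $h\ge-4u$.

There remains $t\ge6u$, $|s-s_1|<8u$. Then $t\ge s-\lambda>s_1-8u-\lambda=2421>\lambda+3u=2032$. By (G3), $G(t)\ge0$; $G(t)\ge\frac u2$ if $t\le\Lambda-u$; and $G(t)\ge\frac12$ if $t\le\kappa_a=\Lambda-1$. If also $t-s\le\omega+2$, then $t\le s_1+8u+\omega+2=\Lambda-42u+2<\Lambda-u$. With $E\ge-5u$ all claims follow, because $-4.5u=-45\ge-5u+3=-47$. $\square$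

## 11. Adding up the blocks: the upper bound for $d(X,Y)$

On $\mathcal R_\omega$ the values of $h$ lie in $[-6u,4u]$, on $\mathcal R_\lambda$ in $[-5u,5u]$. The exponents $\alpha_P,\alpha_Q,\alpha_Z$ were chosen so that, after a shift by them, the truncated ranges all fit into one window of length $10u-\frac12$:
$$\bar M=5u-2,\qquad\bar m=-5u-\tfrac32,\qquad\bar M-\bar m=10u-\tfrac12.$$
With $\alpha_{\mathsf A}=\alpha_{\mathsf D}=0$, $\alpha_{\mathsf P}=\alpha_P$, $\alpha_{\mathsf Z}=\alpha_Z$ and $\alpha_{\mathsf Q}=\alpha_{\mathsf V}=\alpha_Q$, we show for all $s,t\in[0,\Lambda_N]$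
$$\alpha_{\mathsf B}+w_{\mathsf B}+h\le\bar M\ \ (\mathsf B=\mathsf A,\mathsf P,\mathsf Q,\mathsf Z,\mathsf V),\qquad-\alpha_{\mathsf B}+w_{\mathsf B}-h\le-\bar m\ \ (\mathsf B=\mathsf D,\mathsf P,\mathsf Q,\mathsf Z,\mathsf V),\tag{12}$$
with capped exponents where they apply. Inserting the values of $\alpha$, (12) says:

* $\mathsf P$: $h+w\le4u-\frac32$ and $h-w\ge-6u-1$;
* $\mathsf Z$: $h+w\le4u-1$ and $h-w\ge-6u-\frac12$;
* $\mathsf Q,\mathsf V$: $h+w\le5u$ and $h-w\ge-5u+\frac12$;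
* $\mathsf A$: $h+w\le5u-2$;
* $\mathsf D$: $h-w\ge-5u-\frac32$.

**Step 1: $\mathsf A$, which needs only an upper bound.** $w_{\mathsf A}=\Delta_\omega$, so by (11) and Lemma 7, $h+w\le4u\le5u-2$.

**Step 2: $\mathsf P$ and $\mathsf Z$, which profit from missing columns.** For $s>\kappa$ the Lipschitz property gives $h(s,t)-\frac{s-\kappa}2\le h(\kappa,t)$ and $h(s,t)+\frac{s-\kappa}2\ge h(\kappa,t)$. So with the capped exponent the inequalities at $(s,t)$ follow from those at $(\kappa,t)$, and we may assume $s\le\kappa$.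

If $s\ge t$, the special, entries and rows bounds give $w_{\mathsf P}\le\Delta_\omega$ and $w_{\mathsf Z}\le\frac12+\Delta_\omega$. At $\pi_\omega(s,t)$ we still have $s\ge t$ and $s\le\kappa$, so (11) and Lemma 7 give
$$h+w_{\mathsf P}\le4u-\tfrac32,\quad h-w_{\mathsf P}\ge-6u,\quad h+w_{\mathsf Z}\le4u-1,\quad h-w_{\mathsf Z}\ge-6u-\tfrac12.$$

If $s<t$, the operator norm, entries and columns bounds give $w_{\mathsf P},w_{\mathsf Z}\le3+\Delta_\omega$. At $\pi_\omega(s,t)$ still $s<t$, so $h+w\le4u-5+3=4u-2$ and $h-w\ge-6u+3-3=-6u$. All four requirements hold.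

**Step 3: $\mathsf Q$ and $\mathsf V$, which profit from missing rows.** By row capping and the same Lipschitz argument in $t$, we may assume $t\le\kappa_a$; $\pi_\lambda$ preserves this. For $\mathsf V$, $w_{\mathsf V}=\Delta_\lambda$, and (11) with Lemma 8 gives $h+w\le5u$, $h-w\ge-5u+\frac12$.

For $\mathsf Q$ with $t-s\ge\omega+2$, the special bound is $0$. With the entries and columns bounds, $w_{\mathsf Q}\le\Delta_\lambda$, and we conclude as for $\mathsf V$.

For $\mathsf Q$ with $t-s<\omega+2$, the operator norm, entries, columns and rows bounds give $w_{\mathsf Q}\le\frac32+\Delta_\lambda$. Since $\pi_\lambda$ preserves $t-s<\omega+2$, Lemma 8 gives $h+w\le5u-\frac52+\frac32\le5u$ and $h-w\ge-5u+3-\frac32\ge-5u+\frac12$.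

**Step 4: $\mathsf D$, which needs only a lower bound.** Always $w_{\mathsf D}\le3+\Delta_\lambda$. Let $(s',t')=\pi_\lambda(s,t)$. If $h(s',t')\ge-4.5u$, then (11) gives $h-w\ge-4.5u-3=-48\ge-51.5=-5u-\frac32$.

Otherwise, by Lemma 8, $|s'-s_1|<8u$ and $t'>\Lambda-u$. Also $t'\le\Lambda_N<\Lambda+1$, since $t'\le t$ or $t'\le\lambda$. Hence
$$141u\le t'-s'\le158u+1=1581<\lambda,\qquad s'+t'>\lambda,$$
so $(s',t')$ is an interior point of $\mathcal R_\lambda$. As $\pi_\lambda$ sends points outside $\mathcal R_\lambda$ to its boundary, $(s,t)=(s',t')$. Since $t-s\ge141u\ge\omega+3$, the special bound gives $w_{\mathsf D}\le\frac32$, and $h\ge-5u$ by Lemma 8. So $h-w\ge-5u-\frac32$. This proves (12).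

**Step 5: from blocks to norms.** Sum over the five nonzero blocks of $T$ and of $S$, using the block property of the profile, Lemma 5, capping and (12). For all $k,l$,
$$[T](k,l)\,m^{h(s,t)}\le CL^2m^{\bar M},\qquad[S](k,l)\,m^{-h(s,t)}\le CL^2m^{-\bar m}.$$
Since $L^2=C\log N$, Lemma 1(a) gives
$$d(X,Y)\le\|T\|\,\|T^{-1}\|\le C(1+\log_2N)^2L^4m^{\bar M-\bar m}\le C(\log N)^4m^{10u-1/2}.$$
This is part 1 of Theorem 1. Part 2 was proved in Section 6, so Theorem 1 and Corollary 1 hold: for these spaces $d\le C(\log N)^4m^{99.5}$ and $d_{\rm orth}\ge c(\log N)^{-4}m^{100}$. $\blacksquare$
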